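\newtheorem{theorem}{Theorem}[section]
\newtheorem{lemma}[theorem]{Lemma}
\newtheorem{proposition}[theorem]{Proposition}
\theoremstyle{remark}
\newtheorem{remark}[theorem]{Remark}
\numberwithin{equation}{section}

\title{Small holes lower the Korn constant of the ball}


\begin{abstract}
For a bounded domain $\Omega\subset\mathbb R^3$ let $K(\Omega)$ be the best constant in Korn's inequality in the second case, $\int_\Omega|\nabla u|^2\le K\int_\Omega|\varepsilon(u)|^2$ for fields $u$ whose infinitesimal rotation has mean zero. For a ball $B$ one has $K(B)=\frac{56}{13}$. We show that the ball does not minimize $K$: removing finitely many small balls, suitably centered on the sphere of radius $\sqrt{5/7}$, from the unit ball gives domains with $K<\frac{56}{13}$. We compute the first-order change of $K$ under the removal of small balls. A slit version of the construction gives domains homeomorphic to a ball.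
\end{abstract}

\section{Introduction}

\subsection{The question}
Let $\Omega\subset\mathbb R^3$ be a bounded domain (open and connected). For $u\in H^1(\Omega)^3$ write $(\nabla u)_{ij}=\partial_ju_i$, and let
\[
\varepsilon(u)=\tfrac12(\nabla u+\nabla u^T),\qquad W(u)=\tfrac12(\nabla u-\nabla u^T)
\]
be the linearized strain and the infinitesimal rotation. Matrices carry the Frobenius inner product $A:A'=\sum_{i,j}A_{ij}A'_{ij}$ and norm $|A|^2=A:A$. Korn's inequality in the second case is
\begin{equation}\label{korn}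
\int_\Omega|\nabla u|^2\,dx\le K\int_\Omega|\varepsilon(u)|^2\,dx
\qquad\text{for all }u\in H^1(\Omega)^3\text{ with }\int_\Omega W(u)\,dx=0 .
\end{equation}
Let $K(\Omega)\in(0,\infty]$ be the smallest admissible constant, with $K(\Omega)=\infty$ if there is none. It is finite on Lipschitz domains and, more generally, on John domains, and it is invariant under dilations and rigid motions. The normalization $\int_\Omega W(u)=0$ excludes infinitesimal rotations, which have $\varepsilon(u)=0$.

Since $|\nabla u|^2=|\varepsilon(u)|^2+|W(u)|^2$, the number $K(\Omega)-1$ is the best constant in $\int|W(u)|^2\le(K-1)\int|\varepsilon(u)|^2$: it measures how much the rotation of a body can vary from place to place at a given cost in strain. Long bodies are bad in this respect. On the box $(-L,L)\times(-h,h)^2$ the bending field $u=(x_1x_2,-\frac12x_1^2,0)$ has the single nonzero strain $\varepsilon_{11}=x_2$ and satisfies $|\nabla u|^2=x_2^2+2x_1^2$ and $\int W(u)=0$, so that $K\ge1+2L^2/h^2$. One is led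 to guess that the roundest body is the best one. It is known that $K(B)=\frac{56}{13}$ for a ball (this is also reproved in Section~\ref{sec:ball}) and that $K(\Omega)>4$ for every bounded domain $\Omega$. The question, which has been posed as an open problem, is whether the ball gives the lowest value:
\[
\text{is}\quad K(\Omega)\ge K(B)=\tfrac{56}{13}\quad\text{for every bounded domain }\Omega\subset\mathbb R^3\,?
\]
The answer is no.

\subsection{Results}
From now on $B$ is the open unit ball, $S=\partial B$, $B(z,t)=\{|x-z|<t\}$, $r=|x|$, and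
\[
m_0=\tfrac{15}{28},\qquad \tfrac{2}{1-m_0}=\tfrac{56}{13}.
\]
Let $E$ be the space of fields
\begin{equation}\label{E}
e=(8-11r^2)\nabla Y+21\,Y\,x,\qquad Y\text{ a homogeneous harmonic polynomial of degree }3 .
\end{equation}
These are the extremal fields of the ball (Proposition~\ref{prop:ball}). Since $\operatorname{div}e=-66Y+126Y=60Y$, a field $e\in E$ with $\nabla e=0$ vanishes; hence $\dim E=7$ and $|e|:=\|\nabla e\|_{L^2(B)}$ is a norm on $E$. For $A\in\mathbb R^{3\times3}$ write
\begin{equation}\label{WthD}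
A=W+\tfrac\theta3I+D,\qquad W\text{ skew},\quad\theta=\operatorname{tr}A,\quad D\text{ symmetric and trace-free},
\end{equation}
and put
\begin{equation}\label{Pi}
\Pi(A)=\frac{4\pi}3\cdot\frac1{28}\Big\{\tfrac{585}{58}|W|^2-43\big[\tfrac12\theta^2+\tfrac{75}{22}|D|^2\big]\Big\}.
\end{equation}
For a finite nonempty set $Z=\{z_1,\dots,z_N\}\subset B$ and small $t>0$ let
\[
\Omega_t=B\setminus\bigcup_{i=1}^N\overline{B(z_i,t)},\qquad
\kappa(Z)=\min_{e\in E,\ |e|=1}\ \sum_{i=1}^N\Pi(\nabla e(z_i)).
\]

\begin{theorem}\label{thm:asym}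
For every finite nonempty $Z\subset B$, as $t\to0$,
\[
K(\Omega_t)=\tfrac{56}{13}-\tfrac{1568}{169}\,\kappa(Z)\,t^3+O(t^4).
\]
\end{theorem}

A \emph{spherical $6$-design} is a finite nonempty subset of a sphere over which every polynomial of degree at most $6$ has the same average as over the whole sphere.

\begin{theorem}\label{thm:pos}
There are finite sets $Z$ on the sphere $|z|=\sqrt{5/7}$ with $\kappa(Z)>0$. If $Z$ is a spherical $6$-design of $N$ points on that sphere, then
\[
\kappa(Z)=\tfrac{140625}{1531838}N\qquad\text{and}\qquad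
K(\Omega_t)=\tfrac{56}{13}-\tfrac{2250000}{2641639}\,N\,t^3+O(t^4).
\]
\end{theorem}

\begin{theorem}\label{thm:dom}
There are bounded domains with smooth boundary, differing from $B$ by a set of arbitrarily small measure, with $K<\frac{56}{13}=K(B)$. There are also bounded domains homeomorphic to a ball with this property.
\end{theorem}

Thus $\inf_\Omega K(\Omega)<\frac{56}{13}$. By the lower bound quoted above the infimum lies in $[4,\frac{56}{13})$; we do not determine it.

\subsection{The idea}
Korn's inequality says that an indefinite quadratic form, in which strain counts positively and rotation negatively, is nonnegative on the admissible fields for a suitable value of a parameter. At the critical value for the ball this form is nonnegative on the admissible fields; up to constants it vanishes exactly on the seven-dimensional space $E$, and it is positive, with a gap, on the orthogonal complement. Cutting a ball of radius $t$ out of $B$ changes the energy of each $e\in E$ by an amount of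 order $t^3$ and lets $e$ relax near the hole. If the gradient at the hole is a pure rotation, the energy removed is negative, the relaxation takes back only part of the gain, and the energy of $e$ goes up; if the gradient is a pure strain, the energy goes down. Section~\ref{sec:onehole} works this out by hand for rotations and dilations. The function $\Pi$ is the net change, divided by $t^3$. To lower $K$ in this way we must raise the energy of all nonzero extremals $e\in E$ at once, and at order $t^3$ one hole cannot do that (Remark~\ref{rem:one}). Many holes spread evenly over a sphere act through the spherical mean of $\Pi(\nabla e)$, and this mean is a multiple of $|e|^2$ for all $e\in E$. On $|z|=\sqrt{5/7}$ the trace-free strain of the extremals is very small in mean square, and the multiple is positive.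

To turn this into a proof we need a gap on $\Omega_t$ that is uniform in $t$. The danger is that a sequence of fields concentrates at the shrinking holes. It is excluded because for fields outside a ball the form is nonnegative already at the parameter $\frac12$, which is below the critical parameter $\frac{15}{28}$ of the ball.

\section{The quadratic form and the effect of one hole}\label{sec:form}

\subsection{Reformulation}
For a parameter $m$ put
\[
\sigma_m(A)=mA+A^T,\qquad
Q_m(A)=\sigma_m(A):A=m|A|^2+A:A^T=(1+m)|\mathrm{sym}A|^2-(1-m)|\mathrm{skew}A|^2 .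
\]
Then $\sigma_m(A):A'=\sigma_m(A'):A$, and $\operatorname{div}\sigma_m(\nabla u)=m\Delta u+\nabla\operatorname{div}u$ (divergence over the second index). Since $2|\varepsilon(u)|^2=|\nabla u|^2+\nabla u:\nabla u^T$,
\[
2|\varepsilon(u)|^2-(1-m)|\nabla u|^2=Q_m(\nabla u).
\]
So, for $m<1$, \eqref{korn} holds with $K=\frac2{1-m}$ if and only if $\int_\Omega Q_m(\nabla u)\ge0$ for all admissible $u$. Constants may be subtracted from $u$; let
\[
V(\Omega)=\Big\{u\in H^1(\Omega)^3:\ \int_\Omega W(u)=0,\ \int_\Omega u=0\Big\}.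
\]
As $Q_m(A)=Q_{m_0}(A)-(m_0-m)|A|^2$, we obtain
\begin{equation}\label{rayleigh}
K(\Omega)=\frac2{1-m_*},\qquad
m_0-m_*=\inf_{0\ne u\in V(\Omega)}\frac{\int_\Omega Q_{m_0}(\nabla u)}{\int_\Omega|\nabla u|^2},
\end{equation}
where $m_*=m_*(\Omega)\le1$, and $m_*=1$ corresponds to $K(\Omega)=\infty$. We have to find domains for which this infimum is positive.

Two facts are used throughout. First, for $\zeta\in H^1_0$ of a bounded open set,
\begin{equation}\label{div2}
\int\nabla\zeta:\nabla\zeta^T=\int(\operatorname{div}\zeta)^2\ge0,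
\qquad\text{hence}\qquad \int Q_m(\nabla\zeta)\ge0\quad(m\ge0);
\end{equation}
for $\zeta\in C_c^\infty$ integrate by parts twice, then use density. So all negativity comes from boundary values. In particular, if $m\ge0$, $h$ is smooth on $\overline B$ with $\operatorname{div}\sigma_m(\nabla h)=0$, and $u-h\in H^1_0(B)^3$, then $\int_B\sigma_m(\nabla h):\nabla(u-h)=0$ and
\begin{equation}\label{principle}
\int_BQ_m(\nabla u)\ge\int_BQ_m(\nabla h)=\int_S\sigma_m(\nabla h)x\cdot h .
\end{equation}
Second, $(\nabla u)x=\partial_ru$ on $S$ and $(\nabla u^Tx)_i=x_j\partial_iu_j=\partial_i(u\cdot x)-u_i$, so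
\begin{equation}\label{traction}
\sigma_m(\nabla u)x=m\,\partial_ru+\nabla(u\cdot x)-u\qquad\text{on }|x|=1 .
\end{equation}
We call $\sigma_m(\nabla u)x$ the traction and $\int_S\sigma_m(\nabla u)x\cdot u$ the work of $u$.

\subsection{One hole}\label{sec:onehole}
Here is the mechanism in its smallest instance; the estimates are made precise in Section~\ref{sec:corr}. Let $e$ be a smooth solution of $m\Delta e+\nabla\operatorname{div}e=0$ in $B$ with zero traction on $\partial B$; for $m=m_0$ the fields in $E$ are of this kind. Let $A=\nabla e(z)$ and remove $B(z,t)$. To leading order the energy changes by $-\frac{4\pi}3t^3Q_m(A)$. Now correct $e$ by $p(x)=tP((x-z)/t)$, where $P$ is defined for $|y|\ge1$, satisfies $m\Delta P+\nabla\operatorname{div}P=0$, and decays like $|y|^{-2}$, so that $p=O(t^3)$ away from $z$. Integrate by parts. In the mixed term $\int\sigma_m(\nabla e):\nabla p$ the outer boundary does not contribute, because $e$ has no traction there; without this property it would contribute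 at order $t^3$. In the term quadratic in $p$ it contributes $O(t^6)$. So the total change, divided by $t^3$, tends to
\begin{equation}\label{onehole}
-\tfrac{4\pi}3Q_m(A)-2\int_S\sigma_m(A)y\cdot P-\int_S\sigma_m(\nabla P)y\cdot P .
\end{equation}

\emph{Pure rotation.} Let $A=W$ be skew, so $Q_m(A)=-(1-m)|W|^2$ and $\sigma_m(A)=-(1-m)W$. Try $P=c\,Wy/r^3$, $r=|y|$. Each component is a combination of derivatives of $1/r$, so $\Delta P=0$, and $\operatorname{div}P=0$ because $\operatorname{tr}W=0$ and $y\cdot Wy=0$. As $P$ is homogeneous of degree $-2$ and $P\cdot y=0$, \eqref{traction} gives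
\begin{equation}\label{Wtraction}
\sigma_m\big(\nabla(Wy/r^3)\big)y=-(2m+1)Wy\qquad\text{on }S.
\end{equation}
With $\int_SMy\cdot Ny=\frac{4\pi}3M:N$, \eqref{onehole} becomes
\[
\tfrac{4\pi}3|W|^2\big[(1-m)+2(1-m)c+(2m+1)c^2\big].
\]
It is least for $c=-\frac{1-m}{2m+1}$, and the value is then $\frac{4\pi}3\cdot\frac{3m(1-m)}{2m+1}|W|^2>0$ for $0<m<1$. At $m=m_0$ this is $\frac{4\pi}3\cdot\frac{13}{28}\cdot\frac{45}{58}|W|^2$, the first term of \eqref{Pi}.

\emph{Pure dilation.} Let $A=\frac\theta3I$, so $Q_m(A)=\frac{1+m}3\theta^2$ and $\sigma_m(A)y=\frac{1+m}3\theta y$. Try $P=c\,y/r^3=-c\nabla(1/r)$, which is harmonic and divergence-free, with $\partial_rP=-2P$ and $\nabla(P\cdot y)=-P$ on $S$, so that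
\begin{equation}\label{Itraction}
\sigma_m\big(\nabla(y/r^3)\big)y=-2(1+m)y\qquad\text{on }S.
\end{equation}
Then \eqref{onehole} equals $4\pi(1+m)\big[-\frac{\theta^2}9-\frac{2\theta c}3+2c^2\big]$, which is least at $c=\frac\theta6$, with value $-\frac{4\pi}3(1+m)\frac{\theta^2}2\le0$: at $m=m_0$, the second term of \eqref{Pi}.

In both cases the optimal $c$ is the one with $\sigma_m(\nabla P)y=-\sigma_m(A)y$ on $S$: to leading order the corrected field has no traction on the hole. This is the condition that we impose on the corrector in general (Section~\ref{sec:corr}).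

\section{Vector modes}\label{sec:modes}

By \eqref{principle} the form on a ball is controlled by the works of solutions of $m\Delta h+\nabla\operatorname{div}h=0$. We compute these by separation of variables, inside and outside the sphere at once. Let $m\ge\frac12$.

\subsection{Spheroidal modes}
Let $Y$ be harmonic on $\mathbb R^3\setminus\{0\}$ and homogeneous of degree $n$. By Euler's relation,
\[
\operatorname{div}(r^2\nabla Y)=2nY,\quad \operatorname{div}(xY)=(n+3)Y,\quad
\Delta(r^2\nabla Y)=(4n+2)\nabla Y,\quad\Delta(xY)=2\nabla Y .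
\]
Hence $m\Delta+\nabla\operatorname{div}$ maps $\alpha r^2\nabla Y+\beta xY$ to $[(m(4n+2)+2n)\alpha+(2m+n+3)\beta]\nabla Y$ and annihilates $\nabla Y$, and for all $c,k\in\mathbb R$ the field
\begin{equation}\label{mode}
h=c\nabla Y+\alpha r^2\nabla Y+\beta xY,\qquad \alpha=-(2m+n+3)k,\quad\beta=(m(4n+2)+2n)k,
\end{equation}
satisfies $m\Delta h+\nabla\operatorname{div}h=0$. Put
\[
F=(n-1)c-(2m(n+1)+n^2-3)k,\qquad D_n=m(n+1)(2n+1)-n(n+2).
\]
Let $\nabla_S$, $\operatorname{div}_S$, $\Delta_S$ be the surface operators on $S$. The functions $Y_{JM}$ form an $L^2(S)$-orthonormal basis of real spherical harmonics, with $-\Delta_SY_{JM}=J(J+1)Y_{JM}$.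

\begin{lemma}\label{lem:modes}
{\rm(a)} On $S$, $h=w_r\,xY+w_T\nabla_SY$ with $w_T=c-(2m+n+3)k$ and $w_r=nc+(n+1)(2m-n)k$. The map $(c,k)\mapsto(w_T,w_r)$ has determinant $2(m(2n+1)+n)$, which is nonzero for $n\ge1$ and for $n\le-2$.

{\rm(b)} On $S$, $\sigma_m(\nabla h)x=(m+1)\big[F\,\nabla Y+2D_nk\,xY\big]$.

{\rm(c)} Let $J\ge1$, $n=J$ or $n=-J-1$, and $Y|_S=Y_{JM}$. If $n\ne1$, then
\begin{equation}\label{workform}
\frac{n-1}{m+1}\int_S\sigma_m(\nabla h)x\cdot h=n(2n+1)F^2+4nD_nFk+4D_n\big[m(n+1)(2n-1)-n\big]k^2 ,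
\end{equation}
and the determinant of the quadratic form in $(F,k)$ on the right is
\begin{equation}\label{det}
4nD_n(n^2-1)\big(m(2n+1)+n\big).
\end{equation}
If $n=1$, then $\frac1{m+1}\int_S\sigma_m(\nabla h)x\cdot h=8(2m-1)(3m+1)k^2$.
\end{lemma}

\begin{proof}
(a) On $S$, $\nabla Y=nxY+\nabla_SY$. So $w_T=c+\alpha$ and $w_r=n(c+\alpha)+\beta$, where $n\alpha+\beta=(-2mn-n^2-3n+4mn+2m+2n)k=(n+1)(2m-n)k$. The determinant is $(n+1)(2m-n)+n(2m+n+3)=4mn+2m+2n$; it is positive for $n\ge1$ and negative for $n\le-2$.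

(b) For $c\nabla Y$, which is homogeneous of degree $n-1$ with $c\nabla Y\cdot x=ncY$, \eqref{traction} gives $(m+1)(n-1)c\nabla Y$. The field $v=\alpha r^2\nabla Y+\beta xY$ has degree $n+1$, $v\cdot x=(n\alpha+\beta)r^2Y$, and $\nabla(v\cdot x)=(n\alpha+\beta)(2xY+\nabla Y)$ on $S$. So its traction is
\[
\big[(m(n+1)+n-1)\alpha+\beta\big]\nabla Y+\big[2n\alpha+(m(n+1)+1)\beta\big]xY .
\]
Inserting $\alpha,\beta$, the coefficients divided by $k$ are
\begin{align*}
-(m(n+1)+n-1)(2m+n+3)+m(4n+2)+2n
&=-\big[2m^2(n+1)+m(n^2+2n-1)+n^2-3\big]\\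
&=-(m+1)\big(2m(n+1)+n^2-3\big),\\
-2n(2m+n+3)+(m(n+1)+1)(m(4n+2)+2n)
&=2m^2(n+1)(2n+1)+2m(n^2+n+1)-2n(n+2)\\
&=2(m+1)D_n .
\end{align*}

(c) In both cases $\int_S|\nabla_SY|^2=J(J+1)=n(n+1)$. So $\frac1{m+1}\int_S\sigma_m(\nabla h)x\cdot h=F\,(nw_r+n(n+1)w_T)+2D_nk\,w_r$, and since $nw_r+n(n+1)w_T=n[(2n+1)c-(n+1)(2n+3)k]$, this equals
\begin{equation}\label{work0}
n(2n+1)Fc-n(n+1)(2n+3)Fk+2nD_nck+2D_n(n+1)(2m-n)k^2 .
\end{equation}
Let $n\ne1$, write $L=2m(n+1)+n^2-3$, multiply by $n-1$, and insert $(n-1)c=F+Lk$. The coefficient of $F^2$ is $n(2n+1)$. The coefficient of $Fk$ is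
\[
n\big[(2n+1)L-(n^2-1)(2n+3)+2D_n\big]=n\big[2m(n+1)(2n+1)-2n(n+2)+2D_n\big]=4nD_n .
\]
The coefficient of $k^2$ is
\[
2D_n\big[nL+(n^2-1)(2m-n)\big]=2D_n\big[4mn^2+2mn-2m-2n\big]=4D_n\big[m(n+1)(2n-1)-n\big].
\]
The determinant (product of the diagonal coefficients minus the square of half the mixed one) is $4nD_n$ times
\[
(2n+1)\big[m(n+1)(2n-1)-n\big]-nD_n
=m(n+1)(2n+1)(n-1)+n(n^2-1)=(n^2-1)\big(m(2n+1)+n\big).
\]
For $n=1$: $F=-2(2m-1)k$ and $D_1=3(2m-1)$. The terms with $ck$ in \eqref{work0} cancel, and $20(2m-1)k^2+12(2m-1)^2k^2=8(2m-1)(3m+1)k^2$ remains.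
\end{proof}

\subsection{The other modes, and orthogonality}
For $J=0$ the interior mode is $h=cx$, with traction $(m+1)cx$; the exterior mode is $h=c\nabla(1/r)$, with traction $-2(m+1)h$ by \eqref{Itraction}. The \emph{toroidal} modes are $h=x\times\nabla Y$ with $Y$ as in Lemma~\ref{lem:modes}(c). They are harmonic and divergence-free with $h\cdot x=0$, have degree $n$, and so
\begin{equation}\label{tor}
\sigma_m(\nabla h)x=(mn-1)h\qquad\text{on }S.
\end{equation}

The fields $xY_{JM}$, $\nabla_SY_{JM}$, $x\times\nabla_SY_{JM}$ are mutually orthogonal in $L^2(S)$: the first are normal and the others tangential, and for the tangential ones one integrates by parts, using $-\Delta_SY_{JM}=J(J+1)Y_{JM}$ and $\operatorname{div}_S(x\times\nabla_SY_{JM})=0$. The traction of each mode has the same type and the same $(J,M)$ as the mode, so the work of a finite sum of modes is the sum of the works over $(J,M)$ and over the two types. To work with finite sums only, we use the following.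

\begin{lemma}\label{lem:dense}
{\rm(a)} The restriction to $S$ of a polynomial vector field is a finite linear combination of the fields $xY_{JM}$, $\nabla_SY_{JM}$, $x\times\nabla_SY_{JM}$.

{\rm(b)} If $\mathcal P$ is a dense subspace of a normed space $X$ and $\mathcal N$ is the common kernel of finitely many continuous linear functionals on $X$, then $\mathcal P\cap\mathcal N$ is dense in $\mathcal N$.
\end{lemma}

\begin{proof}
(a) Let $u$ be the field. Restrictions of polynomials to $S$ are finite sums of $Y_{JM}$; so the radial part $(u\cdot x)x$ has the required form. Let $w=u-(u\cdot x)x$ on $S$, a tangential field with polynomial components. The surface divergence of a polynomial field is the trace of its gradient times $I-xx^T$, so $\operatorname{div}_Sw$ and $\operatorname{div}_S(w\times x)$ are restrictions of polynomials; they have mean zero. Dividing coefficients by $-J(J+1)$, we find finite sums $a,b$ of $Y_{JM}$, $J\ge1$, with $\Delta_Sa=\operatorname{div}_Sw$ and $\Delta_Sb=\operatorname{div}_S(w\times x)$.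 For tangential $g$ we have $(x\times g)\times x=g$ on $S$; moreover $\operatorname{div}_S(x\times\nabla_Sb)=0=\operatorname{div}_S(\nabla_Sa\times x)$. So $w'=w-\nabla_Sa-x\times\nabla_Sb$ satisfies $\operatorname{div}_Sw'=0=\operatorname{div}_S(w'\times x)$. The second equation says that the $1$-form dual to $w'$ is closed. As $S$ is simply connected, $w'=\nabla_S\varphi$; then $\Delta_S\varphi=0$, so $\varphi$ is constant and $w'=0$.

(b) Let $L:X\to\mathbb R^q$ collect the functionals. $L(\mathcal P)$ is dense in the finite-dimensional space $L(X)$, so it equals $L(X)$. Choose $p_1,\dots,p_s\in\mathcal P$ such that the $Lp_j$ form a basis of $L(X)$. If $x\in\mathcal N$ and $\mathcal P\ni y_k\to x$, then $Ly_k=\sum_jc_{kj}Lp_j$ with $c_{kj}\to0$, and $y_k-\sum_jc_{kj}p_j\in\mathcal P\cap\mathcal N$ tends to $x$.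
\end{proof}

\section{The exterior of a ball, and the ball}\label{sec:ball}

\subsection{The exterior: parameter $\frac12$}

\begin{lemma}\label{lem:ext}
If $w\in H^1(\mathbb R^3\setminus\overline{B(z,t)})^3$ has bounded support, then $\int\nabla w:\nabla w^T\ge-\frac12\int|\nabla w|^2$, that is, $\int Q_{1/2}(\nabla w)\ge0$.
\end{lemma}

\begin{proof}
By translation and scaling take $z=0$, $t=1$. \emph{Reduction to finite sums.} Extend $w$ to $H^1(\mathbb R^3)^3$, let $p_k$ be polynomial fields with $p_k\to w$ in $H^1(B(0,2))$, and let $\eta\in C_c^\infty(B(0,2))$ with $\eta=1$ near $S$. The fields $w+\eta(p_k-w)$ have bounded support, converge to $w$ in $H^1$, and equal $p_k$ on $S$. By Lemma~\ref{lem:dense}(a) we may therefore assume that $w|_S$ is a finite sum of vector spherical harmonics.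

\emph{Comparison with modes.} By Lemma~\ref{lem:modes}(a) there is a finite sum $h$ of exterior modes with $m=\frac12$ ($n=-J-1$) and $h=w$ on $S$. The terms of \eqref{mode} have degree $n\pm1\le-1$, the exterior mode with $J=0$ has degree $-2$, and the toroidal modes have degree $n\le-2$; so $h=O(r^{-1})$ and $\nabla h=O(r^{-2})$. Put $\zeta=w-h$, and let $\chi_R$ be cutoffs with $\chi_R=1$ for $|x|<R$, $\chi_R=0$ for $|x|>2R$, $|\nabla\chi_R|\le C/R$. Then $\chi_R\zeta\in H^1_0$ of a bounded open set, and $\nabla(\chi_R\zeta)\to\nabla\zeta$ in $L^2$, because $\zeta=-h$ far out and $\|\zeta\otimes\nabla\chi_R\|_{L^2}^2\le CR^{-2}R^{-2}R^3\to0$. Hence $\int Q_{1/2}(\nabla\zeta)\ge0$ by \eqref{div2}, and $\int\sigma_{1/2}(\nabla h):\nabla\zeta=0$. So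
\[
\int Q_{1/2}(\nabla w)\ge\int Q_{1/2}(\nabla h)=-\int_S\sigma_{1/2}(\nabla h)x\cdot h ;
\]
the boundary term at $|x|=R$ is $O(R^{-2}R^{-1}R^2)\to0$.

\emph{Signs.} For a spheroidal mode with $J\ge1$, $n\le-2$ and $D_n=\frac12(n+1)(2n+1)-n(n+2)=\frac{1-n}2>0$. In \eqref{det} $n<0$, $n^2-1>0$ and $m(2n+1)+n<0$, so the determinant is positive; and $n(2n+1)>0$. Thus the right side of \eqref{workform} is positive definite, and since $n-1<0$ the energy $-\int_S\sigma_{1/2}(\nabla h)x\cdot h$ is $\ge0$. It is also $\ge0$ for $J=0$, where the traction is $-2(m+1)h$, and for toroidal modes, where $mn-1<0$ in \eqref{tor}.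
\end{proof}

\subsection{The ball: parameter $\frac{15}{28}$}
For an interior spheroidal mode with $n=J\ge2$ the coefficient of $F^2$ in \eqref{workform} is positive and the determinant \eqref{det} has the sign of $D_n$; if $D_n=0$, only the term with $F^2$ remains. So the work is nonnegative as long as $D_n\ge0$, that is, as long as
\[
m\ge\tau_n:=\frac{n(n+2)}{(n+1)(2n+1)};\qquad
\tau_1=\tfrac12,\quad\tau_2=\tfrac8{15},\quad\tau_3=\tfrac{15}{28},\quad\tau_4=\tfrac8{15}.
\]
The largest threshold is $\tau_3=m_0$, and the next is $\frac8{15}$, by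
\begin{equation}\label{second}
\tfrac8{15}-\tau_n=\frac{(n-2)(n-4)}{15(n+1)(2n+1)}\ge0\qquad\text{for integers }n\ge1,\ n\ne3 .
\end{equation}
So only degree $3$ is critical at $m_0$, and there is a gap of $m_0-\frac8{15}=\frac{225-224}{420}=\frac1{420}$. At $m=m_0$, $n=3$ we have $D_3=0$, and the traction in Lemma~\ref{lem:modes}(b) vanishes exactly when $F=2c-(8m_0+6)k=0$ (for $Y\ne0$). Then $c=\frac{36}7k$, $\alpha=-\frac{99}{14}k$, $\beta=\frac{27}2k$, that is,
\[
h=\tfrac9{14}k\,\big[(8-11r^2)\nabla Y+21\,xY\big]: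
\]
these are the fields \eqref{E}.

\begin{proposition}\label{prop:ball}
{\rm(a)} $E\subset V(B)$. For $e\in E$: $\operatorname{div}\sigma_{m_0}(\nabla e)=0$ in $B$ and $\sigma_{m_0}(\nabla e)x=0$ on $S$; hence $\int_B\sigma_{m_0}(\nabla e):\nabla u=0$ for all $u\in H^1(B)^3$.

{\rm(b)} If $v\in V(B)$ and $\int_B\nabla v:\nabla e=0$ for all $e\in E$, then $\int_BQ_{m_0}(\nabla v)\ge\frac1{420}\int_B|\nabla v|^2$.
\end{proposition}

Every $u\in V(B)$ is $e+v$ with $e\in E$ and $v$ as in (b), and $\int_BQ_{m_0}(\nabla u)=\int_BQ_{m_0}(\nabla v)\ge0$ by (a), with equality for $v=0$. By \eqref{rayleigh} this reproves $K(B)=\frac{56}{13}$.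

\begin{proof}
(a) The equation and the boundary condition have just been derived. All entries of $\nabla e$ are odd functions, so $\int_BW(e)=0$; and $\int_Be=0$, since the components of $\nabla Y$ are harmonic of degree $2$ and $Y$ is orthogonal on spheres to the coordinates $x_i$.

(b) Let $m_1=\frac8{15}$, and let $u$ be a polynomial field with $\int_BW(u)=0$. By Lemmas~\ref{lem:dense}(a) and~\ref{lem:modes}(a) there is a finite sum $h$ of interior modes with $m=m_1$ and $h=u$ on $S$. By \eqref{principle}, $\int_BQ_{m_1}(\nabla u)\ge\int_S\sigma_{m_1}(\nabla h)x\cdot h$, with the following contributions.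
\begin{itemize}
\item $J=0$: $(m_1+1)c^2\int_S1\ge0$. Spheroidal, $J=1$: $\ge0$ by the last formula of Lemma~\ref{lem:modes}(c), since $m_1\ge\frac12$.
\item Spheroidal, $J\ge2$, $J\ne3$: $\ge0$, since $D_J\ge0$ by \eqref{second}.
\item Spheroidal, $J=3$: if the coefficients $k=:\ell_M(u)$ of the seven modes vanish, the right side of \eqref{workform} reduces to $21F^2\ge0$.
\item Toroidal, $J\ge2$: $\ge0$, since $m_1J-1>0$ in \eqref{tor}. For $J=1$ the sign would be wrong, but these components, proportional to $x\times a$ with constant $a$, vanish, because $\int_S(u_ix_j-u_jx_i)=\int_B(\partial_ju_i-\partial_iu_j)=0$. This is where the normalization in \eqref{korn} enters.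
\end{itemize}
The $\ell_M$ are linear combinations of $L^2(S)$-pairings of the trace with smooth fields, so they extend continuously to $H^1(B)^3$; so does $u\mapsto\int_BW(u)$. Polynomials are dense in $H^1(B)$. By Lemma~\ref{lem:dense}(b),
\begin{equation}\label{ellzero}
\int_BQ_{m_1}(\nabla u)\ge0\qquad\text{for all }u\in V(B)\text{ with }\ell_M(u)=0\text{ for all }M .
\end{equation}

The conditions $\ell_M=0$ differ from orthogonality to $E$; a dimension count passes from one to the other. Let $v$ be as in (b), and suppose $\int_BQ_{m_1}(\nabla v)<0$. For $e\in E$, (a) gives $\int_BQ_{m_1}(\nabla e)=-(m_0-m_1)|e|^2$ and $\int_B\sigma_{m_1}(\nabla e):\nabla v=-(m_0-m_1)\int_B\nabla e:\nabla v=0$. So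
\[
\int_BQ_{m_1}(\nabla(e+sv))=-(m_0-m_1)|e|^2+s^2\int_BQ_{m_1}(\nabla v)<0
\]
on $(E\oplus\mathbb Rv)\setminus\{0\}\subset V(B)$. This space has dimension $8$, hence contains a nonzero element on which the seven functionals $\ell_M$ vanish, contradicting \eqref{ellzero}. So $\int_BQ_{m_1}(\nabla v)\ge0$, and $Q_{m_0}=Q_{m_1}+\frac1{420}|\cdot|^2$.
\end{proof}

From now on $m=m_0$, $\sigma=\sigma_{m_0}$, $Q=Q_{m_0}$, and
\[
q_t(u)=\int_{\Omega_t}Q(\nabla u),\qquad b_t(u,v)=\int_{\Omega_t}\sigma(\nabla u):\nabla v .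
\]
Fix $Z$ and $R>0$ such that the balls $B(z_i,2R)$ are disjoint with closures in $B$. $C$ denotes constants that do not depend on $t$ (small) or on the fields involved.

\section{A uniform gap on the perforated ball}

\emph{Extension.} Let $a=B(0,2)\setminus\overline{B(0,1)}$, and let $T:H^1(a)\to H^1(B(0,2))$ be a bounded extension operator. For $g\in H^1(a)$ with mean $\bar g$, the extension $\bar g+T(g-\bar g)$ satisfies
\[
\|\nabla(\bar g+T(g-\bar g))\|_{L^2(B(0,2))}\le C\|g-\bar g\|_{H^1(a)}\le C\|\nabla g\|_{L^2(a)} .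
\]
This estimate between gradients is scale invariant. Applying it in each $B(z_i,2t)$, $t<R$, we extend $v\in H^1(\Omega_t)^3$ to $\tilde v\in H^1(B)^3$ with $\|\nabla\tilde v\|_{L^2(B)}\le C\|\nabla v\|_{L^2(\Omega_t)}$.

\emph{Poincar\'e inequality.} Let $\int_{\Omega_t}v=0$, and let $c$ be the mean of $\tilde v$ over $B$. Then $\|\tilde v-c\|_{L^2(B)}\le C\|\nabla\tilde v\|_{L^2(B)}$ and $|\Omega_t||c|=|\int_{\Omega_t}(c-\tilde v)|\le C\|\tilde v-c\|_{L^2(B)}$. As $|\Omega_t|\ge\frac12|B|$ for small $t$,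
\begin{equation}\label{poinc}
\|\tilde v\|_{H^1(B)}\le C\|\nabla v\|_{L^2(\Omega_t)} .
\end{equation}

\begin{lemma}\label{lem:gap}
There are $\delta,t_0>0$ such that $q_t(v)\ge\delta\int_{\Omega_t}|\nabla v|^2$ for all $t<t_0$ and all $v\in V(\Omega_t)$ with $\int_{\Omega_t}\nabla v:\nabla e=0$ for all $e\in E$.
\end{lemma}

A sequence violating the lemma splits into a weak limit on $B$, a part supported near the holes, and a rest that lives away from the holes and tends to zero weakly. Proposition~\ref{prop:ball} controls the first and third parts, Lemma~\ref{lem:ext} the second.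

\begin{proof}
Otherwise there are $t_k\to0$ and such $v_k$ on $\Omega_k=\Omega_{t_k}$ with $\|\nabla v_k\|_{L^2(\Omega_k)}=1$ and $\limsup q_{t_k}(v_k)\le0$. By \eqref{poinc} we may pass to a subsequence with $\tilde v_k\rightharpoonup v$ in $H^1(B)$, strongly in $L^2$. Since $1_{\Omega_k}\to1$ and $1_{\Omega_k}\nabla e\to\nabla e$ in $L^2$, the constraints pass to the limit: $v\in V(B)$ and $\int_B\nabla v:\nabla e=0$ for $e\in E$. Put $\zeta_k=\tilde v_k-v$. As $1_{\Omega_k}\sigma(\nabla v)\to\sigma(\nabla v)$ in $L^2$ and $\nabla\zeta_k\rightharpoonup0$,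
\[
q_{t_k}(v_k)=\int_BQ(\nabla v)+\int_{\Omega_k}Q(\nabla\zeta_k)+o(1).
\]
Choose smooth $\chi,\psi$ with $\chi^2+\psi^2=1$, $\chi=1$ on $\bigcup B(z_i,R)$ and $\operatorname{supp}\chi\subset\bigcup B(z_i,2R)$; for instance $\chi=\cos g$, $\psi=\sin g$ with smooth $g$. Since $\zeta_k\to0$ in $L^2$ and $\nabla\zeta_k$ is bounded in $L^2$, terms with derivatives of $\chi,\psi$ are negligible:
\[
\int_{\Omega_k}Q(\nabla\zeta_k)=\int_{\Omega_k}Q(\nabla(\chi\zeta_k))+\int_BQ(\nabla(\psi\zeta_k))+o(1),
\]
and likewise for $|\nabla\zeta_k|^2$ in place of $Q(\nabla\zeta_k)$. (The second integral may be taken over $B$, as $\psi=0$ on $\bigcup B(z_i,R)$.)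

\emph{Near the holes.} By Lemma~\ref{lem:ext}, applied around each $z_i$ to the restriction of $\chi\zeta_k$ to $B(z_i,2R)\setminus\overline{B(z_i,t_k)}$, extended by $0$ outside $B(z_i,2R)$, the first term is at least $(m_0-\frac12)\int_{\Omega_k}|\nabla(\chi\zeta_k)|^2=\frac1{28}\int_{\Omega_k}|\nabla(\chi\zeta_k)|^2$.

\emph{Away from the holes.} We have $\psi\zeta_k\rightharpoonup0$ in $H^1(B)$. Write $\psi\zeta_k=w_k+e_k+r_k$ with $r_k$ an infinitesimal rigid motion ($r_k(x)=\mathcal R_kx+b_k$, $\mathcal R_k$ skew), $e_k\in E$, and $w_k\in V(B)$ orthogonal to $E$ as in Proposition~\ref{prop:ball}(b). As $r_k$ and $e_k$ depend linearly and continuously on $\psi\zeta_k$ and lie in finite-dimensional spaces, they tend to $0$ strongly. Proposition~\ref{prop:ball}(b) for $w_k$ shows that the second term is at least $\frac1{420}\int_B|\nabla(\psi\zeta_k)|^2-o(1)$.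

Using Proposition~\ref{prop:ball}(b) also for $v$, we conclude
\[
q_{t_k}(v_k)\ge\tfrac1{420}\Big(\int_B|\nabla v|^2+\int_{\Omega_k}|\nabla\zeta_k|^2\Big)-o(1).
\]
So $\nabla v=0$ and $\|\nabla\zeta_k\|_{L^2(\Omega_k)}\to0$, contradicting $\|\nabla v_k\|_{L^2(\Omega_k)}=1$.
\end{proof}

\section{Corrected extremals}\label{sec:corr}

\subsection{The corrector of a linear field}
For $A$ as in \eqref{WthD} let $\Phi(y)=\frac12(y\cdot Dy)r^{-5}$, $r=|y|$. As $D$ is trace-free, $y\cdot Dy$ is harmonic of degree $2$, and so $\Phi$ is harmonic of degree $-3$. Define for $|y|\ge1$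
\begin{equation}\label{PA}
P_A(y)=-\tfrac{13}{58}\frac{Wy}{r^3}+\frac\theta6\frac y{r^3}+\big(\tfrac{14}{11}+\tfrac{25}{22}r^2\big)\nabla\Phi+\tfrac{265}{22}\,y\,\Phi .
\end{equation}

\begin{lemma}\label{lem:corr}
$|P_A|\le C|A|r^{-2}$, $|\nabla P_A|\le C|A|r^{-3}$, $m\Delta P_A+\nabla\operatorname{div}P_A=0$, and
\begin{equation}\label{neumann}
\sigma(\nabla P_A)y=-\sigma(A)y\quad\text{and}\quad P_A=-\tfrac{13}{58}Wy+\tfrac\theta6y+\tfrac{53}{22}Dy\qquad\text{on }|y|=1 .
\end{equation}
With $X(A)=\int_S\sigma(A)y\cdot P_A$ we have $-\frac{4\pi}3Q(A)-X(A)=\Pi(A)$.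
\end{lemma}

\begin{proof}
The bounds follow from homogeneity: $\nabla\Phi$ has degree $-4$, all other terms degree $-2$. We have $\sigma(A)=-(1-m)W+(1+m)(\frac\theta3I+D)$ with $1-m=\frac{13}{28}$, $1+m=\frac{43}{28}$, $1+2m=\frac{58}{28}$. For the $W$- and $\theta$-parts, the equation was checked in Section~\ref{sec:onehole}, and \eqref{Wtraction}, \eqref{Itraction} give the tractions $\frac{13}{58}(1+2m)Wy=(1-m)Wy$ and $-(1+m)\frac\theta3y$.

For the $D$-part we look for a mode \eqref{mode} with $Y=\Phi$, $n=-3$, and traction $-(1+m)Dy$. On $S$, $\nabla\Phi=Dy-5\Phi y$, so $Dy=\nabla\Phi+5\Phi y$. By Lemma~\ref{lem:modes}(b) it suffices that $F=-1$ and $2D_{-3}k=-5$. Here $D_{-3}=10m-3=\frac{33}{14}$, so $k=-\frac{35}{33}$ and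
\[
\alpha=-2mk=\tfrac{15}{14}\cdot\tfrac{35}{33}=\tfrac{25}{22},\qquad
\beta=-(10m+6)k=\tfrac{159}{14}\cdot\tfrac{35}{33}=\tfrac{265}{22};
\]
and $F=-4c-(6-4m)k=-1$ gives $4c=1+\frac{27}7\cdot\frac{35}{33}=\frac{56}{11}$, $c=\frac{14}{11}$. This is the $D$-part of \eqref{PA}. On $S$ it equals $\frac{53}{22}\nabla\Phi+\frac{265}{22}\Phi y=\frac{53}{22}Dy$.

Finally, $\int_SMy\cdot Ny=\frac{4\pi}3M:N$ gives
\[
\tfrac3{4\pi}X(A)=\tfrac{13}{28}\cdot\tfrac{13}{58}|W|^2+\tfrac{43}{28}\big[\tfrac16\theta^2+\tfrac{53}{22}|D|^2\big],\qquad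
Q(A)=-\tfrac{13}{28}|W|^2+\tfrac{43}{28}\big[\tfrac13\theta^2+|D|^2\big],
\]
so
\[
-\tfrac{4\pi}3Q(A)-X(A)=\tfrac{4\pi}3\Big\{\tfrac{13}{28}\cdot\tfrac{45}{58}|W|^2-\tfrac{43}{28}\big[\tfrac12\theta^2+\tfrac{75}{22}|D|^2\big]\Big\}=\Pi(A).\qedhere
\]
\end{proof}

\subsection{Correcting an extremal}
For $e\in E$ put $A_i=\nabla e(z_i)$, $p_i(x)=tP_{A_i}((x-z_i)/t)$ and $p_e=\sum_ip_i$. Since $E$ is finite-dimensional, the $C^2(\overline B)$-norm of $e$ is at most $C|e|$. Lemma~\ref{lem:corr} gives $|p_i|\le Ct^3|x-z_i|^{-2}|e|$ and $|\nabla p_i|\le Ct^3|x-z_i|^{-3}|e|$, so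
\begin{equation}\label{pbounds}
|p_i|+|\nabla p_i|\le Ct^3|e|\ \text{ for }|x-z_i|\ge R,\qquad
\|p_e\|_{L^1(\Omega_t)}\le Ct^3|e|,\qquad \|\nabla p_e\|_{L^2(\Omega_t)}\le Ct^{3/2}|e| .
\end{equation}
Let $\nu$ be the unit normal on $\partial B(z_i,t)$ pointing away from $z_i$.

\begin{lemma}\label{lem:i}
For $v\in V(\Omega_t)$: $|b_t(e+p_e,v)|\le Ct^{5/2}|e|\,\|\nabla v\|_{L^2(\Omega_t)}$.
\end{lemma}

\begin{proof}
Integrate by parts; $\sigma(\nabla(e+p_e))$ is divergence-free. On $\partial B$ the traction is $\sigma(\nabla p_e)x=O(t^3|e|)$, and $\int_{\partial B}|v|\le C\|\tilde v\|_{H^1(B)}\le C\|\nabla v\|_{L^2(\Omega_t)}$ by \eqref{poinc}. On $\partial B(z_i,t)$, \eqref{neumann} gives $\sigma(\nabla(e+p_e))\nu=\sigma(T_i)\nu$ with $T_i=\nabla e-A_i+\sum_{j\ne i}\nabla p_j$. This is smooth on $\overline{B(z_i,t)}$ with $\operatorname{div}\sigma(T_i)=0$ and $|T_i|\le Ct|e|$ there. So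
\[
\Big|\int_{\partial B(z_i,t)}\sigma(T_i)\nu\cdot v\Big|=\Big|\int_{B(z_i,t)}\sigma(T_i):\nabla\tilde v\Big|\le Ct\cdot t^{3/2}|e|\,\|\nabla v\|_{L^2(\Omega_t)} .\qedhere
\]
\end{proof}

\begin{lemma}\label{lem:ii}
$q_t(e+p_e)=t^3\sum_i\Pi(A_i)+O(t^4)|e|^2$.
\end{lemma}

\begin{proof}
We have $q_t(e+p_e)=q_t(e)+2b_t(e,p_e)+q_t(p_e)$.

Since $\int_BQ(\nabla e)=0$, $q_t(e)=-\sum_i\int_{B(z_i,t)}Q(\nabla e)=-\frac{4\pi}3t^3\sum_iQ(A_i)+O(t^4)|e|^2$.

Since $\sigma(\nabla e)x=0$ on $\partial B$, $b_t(e,p_e)=-\sum_i\int_{\partial B(z_i,t)}\sigma(\nabla e)\nu\cdot p_e$. There $\sigma(\nabla e)=\sigma(A_i)+O(t|e|)$ and $p_e=tP_{A_i}(\nu)+O(t^3|e|)$, and the area is $4\pi t^2$; so $b_t(e,p_e)=-t^3\sum_iX(A_i)+O(t^4)|e|^2$.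

In $q_t(p_e)$ the boundary term on $\partial B$ is $O(t^6)|e|^2$, and on $\partial B(z_i,t)$ we have $\sigma(\nabla p_e)\nu=-\sigma(A_i)\nu+O(t^3|e|)$. So $q_t(p_e)=t^3\sum_iX(A_i)+O(t^5)|e|^2$.

Adding up, the coefficient of $t^3$ is $\sum_i\big(-\frac{4\pi}3Q(A_i)-X(A_i)\big)=\sum_i\Pi(A_i)$.
\end{proof}

The field $e+p_e$ is not quite in $V(\Omega_t)$; a small rigid motion repairs this. Below, all norms $\|\cdot\|$ are in $L^2(\Omega_t)$.

\begin{lemma}\label{lem:iii}
There is an infinitesimal rigid motion $r_e$, linear in $e$, with skew gradient $R_e$, $|R_e|\le Ct^3|e|$, such that $\hat e:=e+p_e+r_e\in V(\Omega_t)$. For $e'\in E$ and $v\in V(\Omega_t)$: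
\begin{gather*}
\int_{\Omega_t}\nabla\hat e:\nabla e'=\int_B\nabla e:\nabla e'+O(t^3)|e||e'|,\qquad
\|\nabla\hat e\|^2=(1+O(t^3))|e|^2,\\
q_t(\hat e)=t^3\sum_i\Pi(A_i)+O(t^4)|e|^2,\qquad
|b_t(\hat e,v)|\le Ct^{5/2}|e|\,\|\nabla v\| .
\end{gather*}
\end{lemma}

\begin{proof}
As $\int_BW(e)=0$, $\int_{\Omega_t}W(e)=-\sum_i\int_{B(z_i,t)}W(e)=O(t^3|e|)$. The matrix $\int_{\Omega_t}\nabla p_e$ is a boundary integral of $p_e$, where $p_e=O(t^3|e|)$ on $\partial B$ and $p_e=O(t|e|)$ on the spheres $\partial B(z_i,t)$ of area $4\pi t^2$; so it is $O(t^3|e|)$ as well. Put $R_e=-|\Omega_t|^{-1}\int_{\Omega_t}W(e+p_e)$ and $r_e(x)=R_ex+b_e$ with $b_e$ chosen so that $\int_{\Omega_t}\hat e=0$.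

Integrating by parts, $\int_{\Omega_t}\nabla p_e:\nabla e'$ is a boundary integral, $O(t^3)|e||e'|$ by the bounds just used, minus $\int_{\Omega_t}p_e\cdot\Delta e'$, which is $O(t^3)|e||e'|$ by the $L^1$ bound in \eqref{pbounds}. The integral of $\nabla e:\nabla e'$ over the holes and the term $R_e:\int_{\Omega_t}\nabla e'$ are also $O(t^3)|e||e'|$. This proves the first relation. Next, $R_e:\int_{\Omega_t}\nabla\hat e=R_e:\int_{\Omega_t}W(\hat e)=0$, so
\[
\|\nabla\hat e\|^2=\int_{\Omega_t}\nabla\hat e:\nabla e+\int_{\Omega_t}\nabla e:\nabla p_e+\|\nabla p_e\|^2+R_e:\int_{\Omega_t}\nabla p_e=(1+O(t^3))|e|^2 .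
\]
Finally $\sigma(R_e)=-(1-m)R_e$, so $\int_{\Omega_t}\sigma(R_e):\nabla u=-(1-m)R_e:\int_{\Omega_t}W(u)$. For $u=e+p_e$ this is $O(t^6)|e|^2$, and $\int_{\Omega_t}Q(R_e)=O(t^6)|e|^2$, so $q_t(\hat e)=q_t(e+p_e)+O(t^6)|e|^2$. For $u=v\in V(\Omega_t)$ it is $0$, so $b_t(\hat e,v)=b_t(e+p_e,v)$. Now use Lemmas~\ref{lem:i} and~\ref{lem:ii}.
\end{proof}

\section{Proof of Theorem~\ref{thm:asym}}
Let $\kappa=\kappa(Z)$. For small $t$, $\Omega_t$ is connected.

\emph{Lower bound.} Let $u\in V(\Omega_t)$. By Lemma~\ref{lem:iii} the bilinear form $(e,e')\mapsto\int_{\Omega_t}\nabla\hat e:\nabla e'$ on $E$ is an $O(t^3)$ perturbation of the inner product, hence nondegenerate for small $t$. So there is $e\in E$ such that $v:=u-\hat e\in V(\Omega_t)$ satisfies $\int_{\Omega_t}\nabla v:\nabla e'=0$ for all $e'\in E$. By Lemmas~\ref{lem:iii} and~\ref{lem:gap},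
\begin{align*}
q_t(u)=q_t(\hat e)+2b_t(\hat e,v)+q_t(v)
&\ge(\kappa t^3-Ct^4)|e|^2-Ct^{5/2}|e|\|\nabla v\|+\delta\|\nabla v\|^2\\
&\ge(\kappa t^3-C_1t^4)|e|^2+\tfrac\delta2\|\nabla v\|^2 ,
\end{align*}
because the mixed term is at most $\frac\delta2\|\nabla v\|^2+Ct^5|e|^2$. It is here that the corrector is needed: without it the mixed term would be of order $t^{3/2}|e|\|\nabla v\|$, and absorbing it would cost a multiple of $t^3|e|^2$, the same order as the main term.

Next we compare $\|\nabla u\|^2$ with $|e|^2+\|\nabla v\|^2$. Since $\int_{\Omega_t}\nabla e:\nabla v=0$ and $R_e:\int_{\Omega_t}W(v)=0$, we have $\int_{\Omega_t}\nabla\hat e:\nabla v=\int_{\Omega_t}\nabla p_e:\nabla v$, and by \eqref{pbounds} and Lemma~\ref{lem:iii}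
\[
\big|\,\|\nabla u\|^2-|e|^2-\|\nabla v\|^2\big|\le Ct^3|e|^2+Ct^{3/2}|e|\|\nabla v\| .
\]
Let $\Lambda=\kappa t^3-C_3t^4$ with $C_3$ to be chosen and $C_3t\le1$, so that $|\Lambda|\le(|\kappa|+1)t^3$. Using $t^{9/2}|e|\|\nabla v\|\le\frac12(t^6|e|^2+t^3\|\nabla v\|^2)$,
\[
\Lambda\|\nabla u\|^2\le(\Lambda+C_2t^6)|e|^2+C_2t^3\|\nabla v\|^2
\]
with $C_2$ independent of $C_3$. Hence
\[
q_t(u)-\Lambda\|\nabla u\|^2\ge\big[(C_3-C_1)t^4-C_2t^6\big]|e|^2+\big[\tfrac\delta2-C_2t^3\big]\|\nabla v\|^2\ge0
\]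
if $C_3=C_1+C_2$ and $t$ is small. So $q_t(u)\ge(\kappa t^3-C_3t^4)\|\nabla u\|^2$ for all $u\in V(\Omega_t)$.

\emph{Upper bound.} Take $u=\hat e$, where $e$ is a minimizer in the definition of $\kappa(Z)$. By Lemma~\ref{lem:iii}, $q_t(u)=\kappa t^3+O(t^4)$ and $\|\nabla u\|^2=1+O(t^3)$.

By \eqref{rayleigh}, $m_*(\Omega_t)=m_0-\kappa t^3+O(t^4)$, and
\[
K(\Omega_t)=\frac2{\frac{13}{28}+\kappa t^3+O(t^4)}=\frac{56}{13}-\frac{1568}{169}\,\kappa t^3+O(t^4).\qquad\qed
\]

\section{Where the extremals rotate: proof of Theorem~\ref{thm:pos}}\label{sec:pos}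

\begin{remark}\label{rem:one}
One hole never lowers $K$ at order $t^3$. If $0\ne z\in B$ and $\omega=z/|z|$, let $e\in E$ come from the zonal polynomial $Y=\frac12\big(5(x\cdot\omega)^3-3(x\cdot\omega)r^2\big)$. By rotational symmetry $\nabla Y(z)$ is parallel to $z$, so $\nabla e=(8-11r^2)\nabla^2Y-22\,\nabla Y\,x^T+21\,x\,\nabla Y^T+21\,Y\,I$ is symmetric at $z$, while $\operatorname{div}e(z)=60|z|^3\ne0$. Hence $\Pi(\nabla e(z))<0$ and $\kappa(\{z\})<0$. For $z=0$, $\nabla e(0)=0$ for all $e\in E$, and $\kappa(\{0\})=0$.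
\end{remark}

We therefore average. Let $e\in E$ come from $Y$, and write $G=\nabla Y$, $H=\nabla^2Y$, $\rho=8-11r^2$, so that
\[
\nabla e=\rho H-22\,Gx^T+21\,xG^T+21\,Y\,I,\qquad Hx=2G,\quad G\cdot x=3Y .
\]
Let $\langle\cdot\rangle$ be the mean over $|x|=r$, put $s=r^2$, and let $\gamma$ be the mean of $Y^2$ over $S$. For a homogeneous polynomial $f$ of degree $d$ with mean $\bar f$ over $S$ we have $\langle\Delta f\rangle=d(d+1)\bar f\,r^{d-2}$, because spherical means commute with $\Delta$. As $|G|^2=\frac12\Delta(Y^2)$ and $|H|^2=\frac12\Delta|G|^2$,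
\[
\langle Y^2\rangle=\gamma s^3,\qquad\langle|G|^2\rangle=21\,\gamma s^2,\qquad\langle|H|^2\rangle=210\,\gamma s .
\]
For the parts $W,\theta,D$ of $A=\nabla e(x)$ we find the following.

\emph{Rotation.} $W=-\frac{43}2(Gx^T-xG^T)$, so $|W|^2=\frac{1849}2(s|G|^2-9Y^2)$ and $\langle|W|^2\rangle=\frac{1849}2(21-9)\gamma s^3=11094\,\gamma s^3$.

\emph{Dilation.} $\theta=60Y$, so $\langle\theta^2\rangle=3600\,\gamma s^3$.

\emph{Strain.} $\mathrm{sym}A=\rho H-\frac12(Gx^T+xG^T)+21YI$. The squares of the three summands are $\rho^2|H|^2$, $\frac12s|G|^2+\frac92Y^2$, and $1323Y^2$. Twice the mixed products are $-\rho H:(Gx^T+xG^T)=-4\rho|G|^2$, $42\rho Y\operatorname{tr}H=0$, and $-21Y\cdot2\,G\cdot x=-126Y^2$. So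
\[
|\mathrm{sym}A|^2=\rho^2|H|^2-4\rho|G|^2+\tfrac12s|G|^2+\tfrac{2403}2Y^2 .
\]
With $\rho=8-11s$, the mean divided by $\gamma s$ is $210(64-176s+121s^2)-84s(8-11s)+(\frac{21}2+\frac{2403}2)s^2$, hence
\begin{equation}\label{symmean}
\langle|\mathrm{sym}A|^2\rangle=\gamma s\,(13440-37632\,s+27546\,s^2).
\end{equation}
Subtracting $\frac13\langle\theta^2\rangle=1200\gamma s^3$ and completing the square,
\begin{equation}\label{Dmean}
\langle|D|^2\rangle=\gamma s\,(13440-37632\,s+26346\,s^2)=\gamma s^3\Big[13440\Big(\frac1s-\frac75\Big)^2+\frac{18}5\Big].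
\end{equation}

Relative to $s^3$, the contributions of rotation and dilation to $\langle\Pi(\nabla e)\rangle$ are fixed, and that of $D$ is least harmful at $s=\frac57$. This explains the choice of the sphere. There
\[
\langle\Pi(\nabla e)\rangle=\frac{4\pi}3\cdot\frac{\gamma s^3}{28}\Big\{\tfrac{585}{58}\cdot11094-43\big[1800+\tfrac{75}{22}\cdot\tfrac{18}5\big]\Big\},\qquad s^3=\tfrac{125}{343}.
\]
As $11094=43\cdot258$, the brace is $43\big(\frac{75465}{29}-1800-\frac{135}{11}\big)=43\cdot\frac{830115-574200-3915}{319}=43\cdot\frac{252000}{319}>0$.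

For the norm, \eqref{symmean} and $\langle|W|^2\rangle$ give
\[
|e|^2=4\pi\gamma\int_0^1\big(13440\,r^2-37632\,r^4+38640\,r^6\big)r^2\,dr
=4\pi\gamma\big(2688-5376+\tfrac{12880}3\big)=\tfrac{4\pi}3\cdot43\cdot112\,\gamma .
\]
Dividing,
\begin{equation}\label{mean}
\langle\Pi(\nabla e)\rangle=\frac{125\cdot252000}{28\cdot343\cdot319\cdot112}\,|e|^2=\frac{140625}{1531838}\,|e|^2\qquad\text{for all }e\in E,\ \text{on }|z|=\sqrt{5/7}.
\end{equation}

\begin{proof}[Proof of Theorem~\ref{thm:pos}]
Choose a basis of $E$. Each coefficient of the quadratic form $e\mapsto\Pi(\nabla e(z))$ in this basis is a continuous function of $z$. Take independent random points $z_1,z_2,\dots$, uniformly distributed on $|z|=\sqrt{5/7}$; almost surely they are distinct, and by the law of large numbers the averages of these finitely many functions over $Z_N=\{z_1,\dots,z_N\}$ converge to their means. Fix such a sequence of points. By \eqref{mean}, $\frac1N\sum_{z\in Z_N}\Pi(\nabla e(z))\to\frac{140625}{1531838}$ uniformly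 in $|e|=1$, so $\kappa(Z_N)>0$ for large $N$.

On the sphere $\rho$ is constant, so the entries of $\nabla e$ agree there with polynomials of degree at most $3$, and $\Pi(\nabla e)$ with a polynomial of degree at most $6$. For a $6$-design of $N$ points the sum of $\Pi(\nabla e(z))$ is therefore exactly $\frac{140625}{1531838}N|e|^2$, which gives $\kappa(Z)$. The expansion of $K(\Omega_t)$ follows from Theorem~\ref{thm:asym}, with $\frac{1568}{169}\cdot\frac{140625}{1531838}=\frac{16\cdot140625}{169\cdot49\cdot319}=\frac{2250000}{2641639}$.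
\end{proof}

Spherical $6$-designs of $N$ points exist for all sufficiently large $N$ \cite{SZ}; this is not needed for the existence of $Z$ with $\kappa(Z)>0$ or for Theorem~\ref{thm:dom}.

\section{Domains homeomorphic to a ball: proof of Theorem~\ref{thm:dom}}

Let $Z$ be a finite set on $|z|=r_0:=\sqrt{5/7}$ with $\kappa(Z)>0$. For small $t>0$, $\Omega_t$ is a bounded domain with smooth boundary, $|B\setminus\Omega_t|=\frac{4\pi}3Nt^3$, and $K(\Omega_t)<\frac{56}{13}$ by Theorem~\ref{thm:asym}. This is the first claim.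

To remove the cavities we connect them to the outer boundary by slits, which are invisible to $H^1$. Let $\omega_i=z_i/r_0$, $L_i=\{\ell\omega_i:r_0\le\ell\le1\}$, and $\Omega_t'=\Omega_t\setminus\bigcup_iL_i$. This set is open, and it is connected, as shown below.

\emph{The constant.} Each $L_i$ projects along every coordinate axis onto a planar null set, so almost every line parallel to a coordinate axis misses $\bigcup L_i$. By the characterization of $H^1$ through absolute continuity on almost all such lines, restriction is an isometric isomorphism $H^1(\Omega_t)\to H^1(\Omega_t')$. The slits are null sets, so $K(\Omega_t')=K(\Omega_t)<\frac{56}{13}$.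

\emph{Shrinking the cavities to slits.} Choose $a\in(0,\frac\pi2)$ such that the cones $\{\angle(x,\omega_i)<a\}$ are disjoint, and let $t$ be small. In the $i$-th cone let $\phi=\angle(x,\omega_i)$. On the sphere $|x|=r$ the set removed from $B$ is empty for $r<r_0-t$, and it is $\{\phi\le\phi_0(r)\}$ for $r_0-t\le r<1$, where
\[
\cos\phi_0(r)=\frac{r^2+r_0^2-t^2}{2rr_0}\quad(|r-r_0|\le t),\qquad\phi_0(r)=0\quad(r>r_0+t),
\]
because $|x-z_i|^2=r^2+r_0^2-2rr_0\cos\phi$. Extended by $0$ to $r<r_0-t$, $\phi_0$ is continuous, and $\phi_0<a/2$ for small $t$. Consider the map that fixes $r$ and the azimuth, sends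
\[
\phi\mapsto a\,\frac{\phi-\phi_0(r)}{a-\phi_0(r)}
\]
in the cones, and is the identity elsewhere. It is a homeomorphism of $\Omega_t'$ onto
\[
U=B\setminus\bigcup_i\{\ell\omega_i:r_0-t\le\ell<1\},
\]
with inverse given in the cones by $\phi\mapsto\phi_0(r)+\phi\,(a-\phi_0(r))/a$. On the axis of a cone only points with $r<r_0-t$ remain, and near them the map is the identity. The set $U$ is open and star-shaped about $0$; in particular $\Omega_t'$ is connected.

\emph{Star-shaped open sets.} Let $d(x)=\operatorname{dist}(x,\mathbb R^3\setminus U)$, which is continuous and positive on $U$, and let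
\[
g(x)=x\int_0^1\frac{d\lambda}{d(\lambda x)},\qquad x\in U .
\]
Then $g$ is continuous and maps each ray from $0$ into itself, and for $|\omega|=1$ the length $|g(\ell\omega)|=\int_0^\ell\frac{d\lambda}{d(\lambda\omega)}$ is strictly increasing in $\ell$. It tends to $\infty$ as $\ell$ tends to the end $\ell_\omega$ of $U$ on that ray, since $\ell_\omega\omega\notin U$ and so $d(\lambda\omega)\le\ell_\omega-\lambda$. So $g:U\to\mathbb R^3$ is a continuous bijection, and a homeomorphism by invariance of domain. As $\mathbb R^3$ is homeomorphic to an open ball, so is $\Omega_t'$. \qed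

\begin{thebibliography}{9}
\bibitem{SZ} Seymour and Zaslavsky, Adv. Math. \textbf{52} (1984).
\end{thebibliography}

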